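# Zariski differentials without a grading: a surface glued by $\exp(h\theta)$

Throughout, $k$ is an algebraically closed field of characteristic $0$.

## 1. Two affine charts, a vector field, and the gluing $\exp(h\theta)$

Fix an integer $g\ge 8$, a monic polynomial $f\in k[u]$ of degree $g+1$ with distinct nonzero roots $e_1,\dots,e_{g+1}$ (for instance $f=u^9-1$, $g=8$), and a scalar $\beta\in k$. Everything below is built from these data.

**The charts.** Put
$$B_1=k[v,x,Y]/\big(Y^2-f(v^2-x)\big),\qquad B_0=k[z,b,Y']/\Big(Y'^2-\prod_{i=1}^{g+1}(1-z^3b-e_iz^2)\Big).$$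
The substitution $z=v^{-1}$, $b=vx$, $Y'=Yv^{-(g+1)}$ identifies $B_1[1/v]$ with $B_0[1/z]$: we have $x=zb$ and
$$Y'^2=\prod_i\frac{v^2-x-e_i}{v^2}=\prod_i(1-z^2x-e_iz^2)=\prod_i(1-z^3b-e_iz^2).$$

**The curve.** The curves $x=0$ in $\operatorname{Spec}B_1$ and $b=0$ in $\operatorname{Spec}B_0$ are $Y^2=f(v^2)$ and $Y'^2=\prod_i(1-e_iz^2)$. They glue to the complete hyperelliptic curve $C:\ Y^2=f(v^2)$. Since the $e_i$ are distinct and nonzero, $f(v^2)$ has $2g+2$ simple roots, so $C$ is smooth and connected of genus $g$. The ring $B_1$ is free over $k[v,x]$ with basis $1,Y$, so $x$ is a nonzerodivisor; likewise $b$ in $B_0$. The quotients are regular of dimension $1$, so $B_1,B_0$ are regular of dimension $2$ along $C$. Write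
$$U_1=\{v\ne\infty\},\quad U_0=\{v\ne0\},\quad U_{01}=U_0\cap U_1,\quad E_\bullet=\mathcal O(U_\bullet),\quad C\setminus U_0=\{v=0\}=\{p_+,p_-\}.$$
At $p_\pm$ we have $Y=\pm\sqrt{f(0)}\ne0$, so $v$ is a local parameter there.

**The completions.** Let $A_1,A_0,A_{01}$ be the $x$-, $b$-, $x$-adic completions of $B_1,B_0,B_1[1/v]$. If $A$ is complete for an element $\ell$, then $\operatorname{Spf}A$ is the space $\operatorname{Spec}(A/\ell)$ with the sheaf whose sections on the principal open set $\{a\neq 0\}$ form the $\ell$-adic completion of $A[1/a]$. For example, for $A=k[v][[x]]$ the space is the $v$-line, and $\sum_n v^{-n}x^n$ is a section on $v\ne0$. Here $\operatorname{Spf}A_{01}$ is open in both $\operatorname{Spf}A_1$ and $\operatorname{Spf}A_0$. The maps $A_1/x^n\to A_{01}/x^n$ and $A_0/b^n\to A_{01}/b^n$ are injective (look at the graded pieces $E_1\subset E_{01}$, $E_0\subset E_{01}$), so we regard $A_1,A_0$ as subrings of $A_{01}$.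

**The vector field.** On $B_1$ let
$$\theta(v)=x^2,\qquad\theta(x)=2vx^2,\qquad\theta(Y)=0 .$$
It is well defined because $\theta(v^2-x)=2vx^2-2vx^2=0$. In the other chart
$$\theta(z)=-v^{-2}x^2=-z^4b^2,\quad \theta(b)=x^3+2v^2x^2=b^2(2+z^3b),\quad \theta(Y')=-(g+1)z^3b^2\,Y',$$
so $\theta$ preserves $B_0$. It extends to the completions, and $\theta(A_\bullet)\subset\ell^2A_\bullet$ with $\ell=x$ or $b$.

**Leaf coordinates.** The function $v^2-x$ is constant along $\theta$, and we use its square root as a coordinate. In $A_{01}$ put $\sigma=v(1-x/v^2)^{1/2}$. Then $\sigma^2=v^2-x$, and $2\sigma\theta(\sigma)=0$ with $\sigma$ a unit gives $\theta(\sigma)=0$. Since $Y^2=f(\sigma^2)$, there is a ring homomorphism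
$$\iota:E_{01}\to A_{01},\qquad v\mapsto\sigma,\quad Y\mapsto Y,$$
and it splits reduction modulo $x$, because $\sigma\equiv v$. As $x$ is a nonzerodivisor, $A_{01}$ is $x$-adically complete and $A_{01}/x=E_{01}$, successive approximation gives $A_{01}=E_{01}[[x]]$ via $\iota$. Moreover
$$\theta\iota=0,\qquad \theta=2vx^2\,\partial_x,\qquad v=\sigma(1+x/\sigma^2)^{1/2},$$
where $\partial_x$ treats $\iota(E_{01})$ as constants. On $U_0$ the splitting extends: $x/v^2=z^3b$, so
$$\iota(z)=z(1-z^3b)^{-1/2},\qquad \iota(Y')=Y'(1-z^3b)^{-(g+1)/2}$$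
lie in $A_0$. Hence $\iota(E_0)\subset A_0$ and $A_0=E_0[[b]]$ via $\iota$. On $U_1$ nothing similar is available, since $\sigma^{2}=v^2-x$ has no square root near $v=x=0$.

**The gluing.** Put
$$\bar h=Yv^{-5}+\beta v^3\in E_{01},\qquad h=\iota(\bar h)=Y\sigma^{-5}+\beta\sigma^3,\qquad \Phi=\exp(h\theta):A_{01}\to A_{01}.\tag{1}$$
The series converges because $h\theta(x^nA_{01})\subset x^{n+1}A_{01}$. As the exponential of a derivation, $\Phi$ is a $k$-algebra automorphism with inverse $\exp(-h\theta)$. It is the identity on $\iota(E_{01})$ (as $\theta\iota=0$), on $A_{01}/x^2$ (as $\theta(A_{01})\subset x^2A_{01}$), and on each $x^nA_{01}/x^{n+1}A_{01}$. Since $\theta(h)=0$, we have $[\theta,h\theta]=0$, so $\Phi$ commutes with $\theta$.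

Let $\mathfrak X$ be the Noetherian formal scheme obtained by gluing $\operatorname{Spf}A_0$ and $\operatorname{Spf}A_1$ along $\operatorname{Spf}A_{01}$ by $\Phi$. Its space is $C$, and a global function is a pair
$$F=(F_0,F_1)\in A_0\times A_1\quad\text{with}\quad F_0=\Phi(F_1)\ \text{in }A_{01}.$$
Since $\Phi$ commutes with $\theta$, $\theta$ is a derivation of $\mathcal O_{\mathfrak X}$. Let $\mathcal I$ be the ideal of $C$, generated by $x$ on $U_1$ and $b$ on $U_0$; this is consistent, as $b=vx$ and $\Phi(x)=x\cdot$unit. Since $\Phi$ is trivial on graded pieces, $\mathcal I^n/\mathcal I^{n+1}$ is the line bundle with generators $x^n$ on $U_1$ and $b^n=v^nx^n$ on $U_0$. That is $H^n$ with $H=v^*\mathcal O_{\mathbb P^1}(1)$, of degree $2$. The normal bundle of $C$ is $N=H^{-1}$.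

What is this for? Let $R=R_\beta=H^0(\mathfrak X,\mathcal O_{\mathfrak X})$. We shall see that $R$ is a complete normal surface singularity whose punctured spectrum is $\mathfrak X$ "minus $C$". The map $\theta$ gives an $R$-linear map from the Zariski differentials of $R$ to $R$, and for $\beta\ne0$ its image is exactly the maximal ideal. The Zariski differentials then form the Auslander module of $R$. At the same time, the term $Yv^{-5}$ of $\bar h$ destroys so many functions that no derivation of $R$ can have a nonzero eigenvalue, so $R$ is not quasihomogeneous. The term $\beta v^3$ decides whether $1$ lies in the image of $\theta$.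

## 2. Zariski differentials, the Auslander module, and the conjecture

**Analytic algebras.** An analytic $k$-algebra is $R=P/I$ with $P=k[[x_1,\dots,x_n]]$ and $I\subset(x_1,\dots,x_n)$. It is a complete Noetherian local ring with maximal ideal $\mathfrak m$ and residue field $k$. From now on $R$ is also two-dimensional and integrally closed. By Serre's criterion it is Cohen–Macaulay and regular in codimension one. Write $L=\operatorname{Frac}R$ and $U=\operatorname{Spec}R\setminus\{\mathfrak m\}$; the letter $\mathfrak P$ denotes a height-one prime.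

**Differentials.** If $I=(f_1,\dots,f_s)$, then
$$D=D_k(R)=\Big(\bigoplus_i R\,dx_i\Big)\Big/\Big(\sum_i\frac{\partial f_j}{\partial x_i}dx_i:\ j=1,\dots,s\Big).$$
A $k$-derivation $\delta$ of $R$ into a finite module $M$ satisfies $\delta(\mathfrak m^{n+1})\subset\mathfrak m^nM$. So it is continuous and determined by the $\delta(x_i)$. Hence $D$ is universal for $k$-derivations into finite $R$-modules. The module of Zariski differentials is $D^{**}=\operatorname{Hom}_R(\operatorname{Hom}_R(D,R),R)$, and $\operatorname{Hom}_R(D^{**},R)=\operatorname{Hom}_R(D,R)=\operatorname{Der}_k(R)$.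

**Reflexive modules.** A finite module $M$ with $M=M^{**}$ is reflexive. Over our $R$, a nonzero reflexive module has depth $2$, and $M=\Gamma(U,\tilde M)=\bigcap_{\mathfrak P}M_{\mathfrak P}$. Example: $\mathfrak m^{**}=R$, since $\mathfrak m_{\mathfrak P}=R_{\mathfrak P}$ for all $\mathfrak P$; and $\operatorname{depth}\mathfrak m=1$.

**Canonical module.** If $T=k[[s,t]]\subset R$ for a system of parameters $s,t$, then $R$ is finite over $T$ and $\omega_R\simeq\operatorname{Hom}_T(R,T)$. We use $\operatorname{Ext}^2_R(k,\omega_R)\cong k$ and the fact that $H^2_{\mathfrak m}(\omega_R)$ is an injective hull of $k$.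

**Auslander module.** A nonzero element of $\operatorname{Ext}^2_R(k,\omega_R)\cong k$ gives the fundamental sequence
$$0\to\omega_R\to A\to R\to k\to0,$$
in which $A$ is maximal Cohen–Macaulay and unique up to isomorphism. It is spliced from $0\to\omega_R\to A\to\mathfrak m\to0$ and $0\to\mathfrak m\to R\to k\to0$.

**Quasihomogeneous.** $R$ is quasihomogeneous if, after a change of coordinates in $P$, the ideal $I$ is generated by weighted homogeneous polynomials, with positive integer weights $w_i$ of the $x_i$. Example: $x^2+y^3+z^5$ is weighted homogeneous for the weights $15,10,6$. In that case the Euler derivation $\chi(x_i)=w_ix_i$ of $P$ preserves $I$ and acts on $R$.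

The notion does not depend on the presentation. Let $R=k[[x_1,\dots,x_n]]/I$ with the $x_i$ minimal generators of $\mathfrak m$, and let $P'\to R$ be another presentation with kernel $J$. Lift the $x_i$ to $y_i\in P'$. They are independent modulo $\mathfrak m_{P'}^2$. Since $\mathfrak m_{P'}/(\mathfrak m_{P'}^2+J)=\mathfrak m/\mathfrak m^2$, they can be completed to a regular system of parameters by elements $z_j\in J$. Then $J=I(y)P'+(z_j)$. So if $I$ is generated by weighted homogeneous polynomials, so is $J$ in the coordinates $(y,z)$.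

It is known that $A\simeq D_k(R)^{**}$ when $R$ is a rational double point.

**Conjecture (Martsinkovsky).** For $R$ two-dimensional, integrally closed and analytic over $k$: $A\simeq D_k(R)^{**}$ if and only if $R$ is quasihomogeneous.

The "if" part is true; the "only if" part is false over every algebraically closed $k$ of characteristic $0$.

**Theorem A.** Let $g\ge8$, let $f\in k[u]$ be monic of degree $g+1$ with distinct nonzero roots, and let $\beta\in k$. The ring $R=R_\beta=H^0(\mathfrak X,\mathcal O_{\mathfrak X})$ of Section 1 is a two-dimensional integrally closed analytic $k$-algebra, and: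

1. every $k$-derivation of $R$ maps $\mathfrak m$ into $\mathfrak m$ and is nilpotent on $\mathfrak m/\mathfrak m^2$; in particular $R$ is not quasihomogeneous;
2. if $\beta\ne0$, then $D_k(R)^{**}\simeq A$;
3. if $\beta=0$, then $D_k(R)^{**}\simeq R\oplus\omega_R$.

Parts 1 and 2 disprove the conjecture.

**Theorem B.** If $R$ is quasihomogeneous, then $A\simeq D_k(R)^{**}$.

**Theorem C.** $R$ is quasihomogeneous if and only if there is a surjection $p:D^{**}\to\mathfrak m$ (so $D^{**}\simeq A$ by Lemma 1(c)) whose derivation $p\circ d:R\to\mathfrak m$ is not nilpotent on $\mathfrak m/\mathfrak m^2$. Consequently the conjecture is true for every $R$ for which $D\to D^{**}$ is surjective.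

## 3. The plane and the cone $ac=b^2$ by hand

**The plane.** Let $R=k[[x,y]]$. Then $D=D^{**}=R\,dx\oplus R\,dy$ and $\omega_R=R$. The Koszul complex $0\to R\to R^2\to R\to k\to0$ is a fundamental sequence, so $A=R^2\simeq D^{**}$. The map $R^2\to\mathfrak m$ is $dx\mapsto x$, $dy\mapsto y$, contraction with the Euler field.

**The cone.** Let $R=k[[a,b,c]]/(ac-b^2)$, that is, the even power series in $S=k[[u,w]]$ with $a=u^2,\ b=uw,\ c=w^2$; let $M$ be the module of odd series. After inverting $a$ we have $S[1/a]=R[1/a][u]$ with $u^2=a$ a unit, an étale extension. So $D\otimes_RS[1/a]=D_k(S)[1/a]$, and taking invariants under $(u,w)\mapsto(-u,-w)$ gives $D[1/a]=(M\,du\oplus M\,dw)[1/a]$. The same holds with $c$. No height-one prime contains both $a$ and $c$, so $D^{**}=M\,du\oplus M\,dw$. The contraction $p(F\,du+G\,dw)=Fu+Gw$ has image exactly $\mathfrak m$. By Lemma 1(c) below, $D^{**}\simeq A$.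

The image of $D$ in $D^{**}$ is generated by $u\,du$, $u\,dw+w\,du$, $w\,dw$, and does not contain $w\,du$. So $D\to D^{**}$ is not onto, already here.

The parameter subring $T=k[[a,c]]$ illustrates the next section. $R=T\oplus Tb$, and for $y=y_0+y_1b$ we have $\operatorname{Tr}(y)=2y_0$, $\operatorname{Tr}(yb)=2y_1ac$. So $\{y:\operatorname{Tr}(yR)\subset T\}=T\oplus Tb/(ac)=b^{-1}R$. Indeed $w\,du=\frac{c}{2b}\,da$ has a denominator $b$ and no worse.

## 4. Differentials over a parameter subring $k[[s,t]]$

Let $s,t$ be a system of parameters of $R$, $T=k[[s,t]]\subset R$, $K=\operatorname{Frac}T$, and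
$$\mathfrak D^{-1}=\{y\in L:\operatorname{Tr}_{L/K}(yR)\subset T\},\qquad \mathfrak D^{-1}_{\mathfrak P}=(\mathfrak D^{-1})_{\mathfrak P},$$
with inverse ideal $\mathfrak D_{\mathfrak P}\subset R_{\mathfrak P}$.

**Step 1.** This step compares $D$ with the free module on $ds,dt$. The sequence
$$0\to R\,ds\oplus R\,dt\to D\to\Omega_{R/T}\to0\tag{2}$$
is exact. A $k$-derivation of $R$ into a finite module that kills $s,t$ kills $T$ by continuity, so it is $T$-linear. Since $\Omega_{R/T}$ is a finite $R$-module, both $D/(ds,dt)$ and $\Omega_{R/T}$ are universal for $T$-derivations into finite modules, so they agree. For injectivity on the left, extend $\partial_s,\partial_t$ to $L$ (characteristic $0$). Write $R=\sum Tr_j$ and let $0\ne c\in R$ be a common denominator of the $\partial_s(r_j),\partial_t(r_j)$. By the product rule $c\partial_s,c\partial_t$ map $R$ to $R$. The corresponding maps $D\to R$ send $(ds,dt)$ to $(c,0)$ and $(0,c)$, so $ds,dt$ are linearly independent.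

**Step 2.** This step measures the cokernel in (2) in codimension one: $\Omega_{R/T,\mathfrak P}\simeq R_{\mathfrak P}/\mathfrak D_{\mathfrak P}$. Let $\mathfrak p=\mathfrak P\cap T$, of height one because $R$ is finite over $T$. The completion of $R_{\mathfrak p}$ over $T_{\mathfrak p}$ is the product of the complete discrete valuation rings $\hat R_{\mathfrak P'}$ with $\mathfrak P'$ over $\mathfrak p$, so by base change $\Omega_{R/T}\otimes\hat R_{\mathfrak P}=\Omega_{\hat R_{\mathfrak P}/\hat T_{\mathfrak p}}$. The different is compatible with completion (Serre, *Local Fields*, III §4 Prop. 10). Residue characteristics are $0$, so $\hat R_{\mathfrak P}=\hat T_{\mathfrak p}[y]$ for some $y$ with minimal polynomial $q$ (III §6 Prop. 12), and the different is $(q'(y))$ (III §6 Cor. 2 of Lemma 2). Since $\Omega_{\hat R_{\mathfrak P}/\hat T_{\mathfrak p}}=\hat R_{\mathfrak P}/(q'(y))$, we get $\Omega_{R/T}\otimes\hat R_{\mathfrak P}\simeq\hat R_{\mathfrak P}/\mathfrak D\hat R_{\mathfrak P}$. A module of finite length does not change under completion,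 and the claim follows.

**Step 3.** This step recovers $\mathfrak D^{-1}$ from its localizations: $\bigcap_{\mathfrak P}\mathfrak D^{-1}_{\mathfrak P}=\mathfrak D^{-1}$. If $y$ lies in the left side and $\mathfrak p\subset T$ has height one, then $y\in(\mathfrak D^{-1})_{\mathfrak p}$, because $(\mathfrak D^{-1})_{\mathfrak p}$ is a module over the semilocal Dedekind ring $R_{\mathfrak p}$ and so is the intersection of its localizations. Hence $\operatorname{Tr}(yR)\subset\bigcap_{\mathfrak p}T_{\mathfrak p}=T$.

**Lemma 1.**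
(a) $D_{\mathfrak P}$ is free of rank $2$ for every $\mathfrak P$; so $\tilde D|_U$ is locally free of rank $2$ and $D^{**}=\Gamma(U,\tilde D)=\bigcap_{\mathfrak P}D_{\mathfrak P}$.
(b) $D^{**}\subset\mathfrak D^{-1}ds\oplus\mathfrak D^{-1}dt$.
(c) $\Gamma(U,\wedge^2\tilde D)\simeq\omega_R$. If $p:D^{**}\to R$ is linear with $p_{\mathfrak P}$ surjective for all $\mathfrak P$, then $\ker p\simeq\omega_R$. If $p(D^{**})=\mathfrak m$, then $D^{**}\simeq A$. Conversely, if $D^{**}\simeq A$, there is $p:D^{**}\to R$ with image $\mathfrak m$.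

**Proof of (a).** Given $\mathfrak P$, we pick parameters adapted to it. Choose $s'\in\mathfrak P$ with $v_{\mathfrak P}(s')=1$ and $t'\in\mathfrak m$ outside the minimal primes of $s'R$; put $T'=k[[s',t']]$. As $\mathfrak P$ contains $s'$ but not $t'$, $\mathfrak P\cap T'=(s')$. The module $\Omega_{R/T',\mathfrak P}\otimes\kappa(\mathfrak P)$ is generated by the image of $\mathfrak P/\mathfrak P^2$, spanned by $ds'=0$, together with $\Omega_{\kappa(\mathfrak P)/\kappa((s'))}=0$ (finite separable extension). So it vanishes, and $\Omega_{R/T',\mathfrak P}=0$ by Nakayama. By (2) for $T'$, $D_{\mathfrak P}$ is free on $ds',dt'$. Hence $\tilde D|_U$ is locally free, coincides with $\widetilde{D^{**}}|_U$, and the rest is the recalled property of reflexive modules.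

**Proof of (b).** By Step 2 and (2), $\mathfrak D_{\mathfrak P}D_{\mathfrak P}\subset R_{\mathfrak P}ds+R_{\mathfrak P}dt$. Hence $D_{\mathfrak P}\subset\mathfrak D^{-1}_{\mathfrak P}ds\oplus\mathfrak D^{-1}_{\mathfrak P}dt$. Intersect over $\mathfrak P$ and use Step 3.

**Proof of (c).** By (2), Step 2 and elementary divisors, $R_{\mathfrak P}\,ds\wedge dt=\mathfrak D_{\mathfrak P}\wedge^2D_{\mathfrak P}$, so $\wedge^2D_{\mathfrak P}=\mathfrak D^{-1}_{\mathfrak P}\,ds\wedge dt$. Hence
$$\Gamma(U,\wedge^2\tilde D)\simeq\bigcap_{\mathfrak P}\mathfrak D^{-1}_{\mathfrak P}=\mathfrak D^{-1}\simeq\operatorname{Hom}_T(R,T)\simeq\omega_R,$$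
where $y\in\mathfrak D^{-1}$ goes to $\operatorname{Tr}(y\,\cdot)$ (the trace form of $L/K$ is nondegenerate).

Given $p$, there is an exact sequence $0\to K_U\to\tilde D_U\to\mathcal O_U\to0$ on $U$, so $K_U\simeq\wedge^2\tilde D_U$. Taking sections, $\ker p=\Gamma(U,K_U)\simeq\omega_R$, because $D^{**}=\Gamma(U,\tilde D)$ and $R=\Gamma(U,\mathcal O_U)$.

If $p(D^{**})=\mathfrak m$, then $p_{\mathfrak P}$ is onto for all $\mathfrak P$, and we get $0\to\omega_R\to D^{**}\to\mathfrak m\to0$. It does not split, since $\operatorname{depth}D^{**}=2$ and $\operatorname{depth}\mathfrak m=1$. Its class in $\operatorname{Ext}^1(\mathfrak m,\omega_R)\cong\operatorname{Ext}^2(k,\omega_R)\cong k$ is nonzero. Classes that differ by a nonzero scalar have isomorphic middle terms, so $D^{**}\simeq A$. The converse is clear: compose $D^{**}\simeq A$ with $A\to R$. $\square$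

## 5. The Euler derivation and the trace: proof of Theorem B

Let $I$ be weighted homogeneous with weights $w_i>0$. The Euler derivation $\chi(x_i)=w_ix_i$ gives $p:D^{**}\to R$ with $p(dx_i)=w_ix_i$, so $p(D^{**})\supseteq\mathfrak m$. By Lemma 1(c) it remains to show $1\notin p(D^{**})$.

**Step 1.** We find parameters that are eigenvectors of $\chi$ for one eigenvalue. Put $e=\operatorname{lcm}(w_i)$ and $y_i=x_i^{e/w_i}$. Then $\chi(y_i)=ey_i$, and the $y_i$ generate an $\mathfrak m$-primary ideal. Choose a nonzero $k$-linear combination $s$ of the $y_i$, then a combination $t$ outside the finitely many minimal primes of $sR$. This is possible because each such prime omits some $y_i$, so it contains only a proper subspace of the combinations, and $k$ is infinite. Then $s,t$ are parameters with $\chi(s)=es$, $\chi(t)=et$.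

**Step 2.** We take traces to exclude $1$. Suppose $p(\eta)=1$. By Lemma 1(b), $\eta=\alpha\,ds+\gamma\,dt$ with $\alpha,\gamma\in\mathfrak D^{-1}$, so $\operatorname{Tr}\alpha,\operatorname{Tr}\gamma\in T$. Extending $p$ to $L$ and taking traces of $1=p(\eta)=e(s\alpha+t\gamma)$,
$$[L:K]=e\,(s\operatorname{Tr}\alpha+t\operatorname{Tr}\gamma)\in(s,t)T,$$
which is impossible in characteristic $0$. $\square$

## 6. The converse and the cokernel of $D\to D^{**}$

For the converse, the sensible attempt is to run this backwards. If $A\simeq D^{**}$, Lemma 1(c) gives $p:D^{**}\to R$ with image $\mathfrak m$, hence a derivation $\delta=p\circ d:R\to\mathfrak m$. One hopes that $\delta$ resembles an Euler derivation. Theorem C says that it is enough for $\delta$ to have one nonzero eigenvalue on $\mathfrak m/\mathfrak m^2$: the semisimple part of $\delta$ then grades $R$, and the grading can be made positive.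

The ideal generated by the $\delta(x_i)$ is $p$ of the image of $D$, while the hypothesis only says that $p$ of all of $D^{**}$ is $\mathfrak m$. If $D\to D^{**}$ is onto, the $\delta(x_i)$ generate $\mathfrak m$, and $\delta$ is bijective on $\mathfrak m/\mathfrak m^2$. If $D\to D^{**}$ is not onto, nothing in this argument prevents $\delta$ from being nilpotent on $\mathfrak m/\mathfrak m^2$. This is the exact point where it stops.

The cone does not show the failure, although $D\ne D^{**}$ there. Its maps $p$ are $F\,du+G\,dw\mapsto F\xi+G\zeta$ with $\xi,\zeta$ odd, and the image is $\mathfrak m$ only if the linear parts of $\xi,\zeta$ are independent (otherwise the quadratic parts of the image span at most a $2$-dimensional space). So $\xi\partial_u+\zeta\partial_w$ has an invertible linear part. It acts on $\mathfrak m/\mathfrak m^2=\operatorname{Sym}^2\langle u,w\rangle$, where the squares of its two nonzero eigenvalues do not appear but their doubles do: $2\lambda_1,2\lambda_2\ne0$. Hence it is not nilpotent.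

To refute the converse we need a nilpotent $\delta$ whose $p$ still hits all of $\mathfrak m$ but misses $1$. The trace argument of Section 5 does not apply to such a $\delta$, so missing $1$ needs a new proof. On $\mathfrak X$ the vector field $\theta$ vanishes doubly along $C$, and we shall find that $\mathfrak m$ consists of functions of order at least $4$. Such functions can be divided by $\theta$ with a holomorphic form, provided an $H^1$ vanishes. Whether $1$ can be divided, with poles along $C$ allowed, will be decided by a residue.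

## 7. Cohomology of $H^n$ and the singularity under $\mathfrak X$

**Step 1.** We compute the cohomology of $H^n$, the only cohomology on $C$ used below besides two degree arguments. $E_{01}$ has $k$-basis $v^i,Yv^i$ ($i\in\mathbb Z$); $E_1$ is the span with $i\ge0$. As $E_0=k[z,Y']$ with $Y'=Yv^{-(g+1)}$, $v^nE_0$ is spanned by $v^i$ ($i\le n$) and $Yv^i$ ($i\le n-g-1$). Since $H^0(C,H^n)=E_1\cap v^nE_0$ and $H^1(C,H^n)=E_{01}/(E_1+v^nE_0)$, for $n\ge0$
$$H^0(C,H^n)=\langle v^i\,(0\le i\le n),\ Yv^i\,(0\le i\le n-g-1)\rangle,\quad H^1(C,H^n)=\langle Yv^i:\ n-g\le i\le-1\rangle.\tag{3}$$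

**Step 2.** We produce two functions $s,t$ and make $\mathfrak X$ proper over $k[[s,t]]$. By (3), $H^1(C,H^j)=0$ for $j\ge g$, so $H^0(\mathcal I^g/\mathcal I^{M+1})\to H^0(\mathcal I^g/\mathcal I^M)$ is onto for $M>g$, and therefore $H^0(\mathfrak X,\mathcal I^g)\to H^0(C,H^g)$ is onto. Lift the generating sections $x^g,b^g$ of $H^g$ (that is, $1$ and $v^g$) to $s,t\in R$. By Nakayama $(s,t)\mathcal O_{\mathfrak X}=\mathcal I^g$. Let $T=k[[s,t]]$, for the moment a power series ring mapping to the complete ring $R$. Then $\mathfrak X\to\operatorname{Spf}T$ is adic, and it is proper since its special fiber $(C,\mathcal O_{\mathfrak X}/\mathcal I^g)$ is.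

**Step 3.** We algebraize. The restriction of $\mathcal I$ to the special fiber is ample, because its restriction to $C$ is $H$ and $\deg H>0$. By EGA III 5.4.5, $\mathfrak X$ is the completion along the closed fiber of a projective $T$-scheme $X$. Completion is an exact equivalence from coherent sheaves on $X$ to coherent sheaves on $\mathfrak X$ (EGA III 5.1.4), and cohomology groups, finite over $T$, agree (EGA III 4.1.7).

**Step 4.** We show that $X$ is regular and integral. Let $\mathcal J_C\subset\mathcal O_X$ correspond to $\mathcal I\subset\mathcal O_{\mathfrak X}$. Its quotient is killed by $s,t$, since its completion $\mathcal O_C$ is; hence it equals its completion, and the closed subscheme of $\mathcal J_C$ is $C$. The ideals $(s,t)\mathcal O_X$ and $\mathcal J_C^g$ have the same completion, so $(s,t)\mathcal O_X=\mathcal J_C^g$ and the closed fiber has support $C$. As $X$ is proper over the local ring $T$, all closed points lie on $C$ and every nonempty closed subset meets $C$. The completed local rings at closed points are those of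 $\mathfrak X$, regular of dimension $2$. Invertibility of $\mathcal J_C$ may be checked after faithfully flat completion. So $X$ is regular and $\mathcal J_C=\mathcal O_X(-C)$ for an effective Cartier divisor $C$; this sheaf is ample over $T$, because it is ample on the closed fiber (EGA III 4.7.1). $X$ is connected, since two disjoint nonempty closed pieces would disconnect $C$. A regular connected scheme is integral.

**Step 5.** We identify $R$. By Step 3, $R=H^0(X,\mathcal O_X)$, a normal domain finite over $T$. The map $T\to R$ is injective: if $G(s,t)=0$ has lowest form $G_d$, then modulo $\mathcal I^{gd+1}$ we get $G_d(1,v^g)=0$ in $E_1$, so $G_d=0$. A domain finite over the complete local ring $T$ is complete and local; its residue field is finite over $k$, hence $k$. So $R$ is a complete local normal domain of dimension $2$ containing $k$ with residue field $k$. It is a quotient of some $k[[x_1,\dots,x_n]]$, as required in Theorem A.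

**Step 6.** We identify $U$: $X\setminus C\cong U$. As $(s,t)\mathcal O_X=\mathcal O_X(-gC)$, $X\setminus C$ is the preimage of $W=\operatorname{Spec}T\setminus\{\mathfrak m_T\}$. There $\mathcal O_X(-C)=\mathcal O$ is relatively ample, so $X\setminus C\to W$ is quasi-affine. It is also proper, hence finite. Thus $X\setminus C=\operatorname{Spec}R\times_{\operatorname{Spec}T}W=U$.

**Step 7.** We define differentials on $\mathfrak X$. Put $\hat\Omega_{A_\bullet}=\Omega_{B_\bullet/k}\otimes A_\bullet$. It is locally free of rank $2$, as $B_\bullet$ is smooth over $k$ along $C$ and all maximal ideals of $A_\bullet$ contain $\ell$. A $k$-derivation $\delta$ of $A_\bullet$ into a finite module $M$ satisfies $\delta(\ell^nA_\bullet)\subset\ell^{n-1}M$; since $\bigcap\ell^nM=0$, it is determined by its restriction to $B_\bullet$. Conversely, derivations $B_\bullet\to M$ extend by continuity. So $\hat\Omega_{A_\bullet}$ is universal for $k$-derivations into finite modules, and the same holds for completed localizations. By universality $\Phi$ acts on $\hat\Omega_{A_{01}}$,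 and the modules glue to a locally free sheaf $\hat\Omega$ of rank $2$ on $\mathfrak X$. Let $\mathcal E$ be its algebraization on $X$, locally free of rank $2$. The same argument with the polynomial rings $E_{01}[x]$ and $E_0[b]$, whose completions are $A_{01}$ and $A_0$, gives
$$\hat\Omega_{A_{01}}=A_{01}dx\oplus A_{01}\otimes_{E_{01}}\Omega_{E_{01}/k},\qquad \hat\Omega_{A_0}=A_0\,db\oplus A_0\otimes_{E_0}\Omega_{E_0/k},$$
with tensor products via $\iota$. We write $\iota(\tau)$ for the form defined by $\tau\in\Omega_{E_{01}/k}$, and $d\sigma=\iota(dv)$.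

**Step 8.** We identify $D^{**}$ with forms on $\mathfrak X$ having poles along $C$. The derivation $d:R\to H^0(\mathfrak X,\hat\Omega)=H^0(X,\mathcal E)$ has values in a finite $R$-module, so it induces $D\otimes_R\mathcal O_X\to\mathcal E$. We claim that this is an isomorphism on $U$.

On small affine open formal subschemes, $\hat\Omega/(ds,dt)$ is universal for $T$-linear derivations into finite modules, because a $k$-derivation killing $s,t$ kills $T$ by continuity. The completion of $\Omega_{X/T}$ has the same property: for $\operatorname{Spec}S\subset X$ open with completion $\hat S$, the finite module $\Omega_{S/T}\otimes\hat S$ is universal for $T$-derivations of $\hat S$ into finite modules, by the continuity argument of Step 7. Opens of $C$ that are principal in both kinds of charts form a basis, so the two coherent sheaves on $\mathfrak X$ are canonically isomorphic. Hence $\mathcal E/(ds,dt)\simeq\Omega_{X/T}$, compatibly with $d$ on $R$. On $U$ the right side is $\Omega_{R/T}|_U$, generated by the $dr$ with $r\in R$; and $ds,dt$ lie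 in the image of $D$. So $\tilde D_U\to\mathcal E_U$ is onto. Both sides are locally free of rank $2$ (Lemma 1(a)), so it is an isomorphism. Therefore
$$D^{**}=\Gamma(U,\mathcal E)=\bigcup_nH^0(X,\mathcal E(nC))=\bigcup_nH^0(\mathfrak X,\hat\Omega(nC)).\tag{4}$$
Concretely, an element of $D^{**}$ is a pair $(\eta^0,\eta^1)\in\hat\Omega_{A_0}[1/b]\times\hat\Omega_{A_1}[1/x]$ with $\eta^0=\Phi\eta^1$. Contraction with $\theta$ is $\mathcal O$-linear and gives an $R$-linear map
$$\theta:D^{**}\to\Gamma(U,\mathcal O_U)=R.$$

## 8. Functions of order $1$, $2$, $3$ do not exist: $\mathfrak m=H^0(\mathfrak X,\mathcal I^4)$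

If $h$ were $0$, the pair $(x,x)$ would be a global function of order $1$, since $x=zb\in A_0$. The term $Yv^{-5}$ obstructs this and everything of order up to $3$.

**Lemma 2.** $\mathfrak m=H^0(\mathfrak X,\mathcal I)=H^0(\mathfrak X,\mathcal I^4)$.

**Step 1.** We reduce to leading terms. Elements of $H^0(\mathcal I)$ are nonunits, so $H^0(\mathcal I^4)\subset H^0(\mathcal I)\subset\mathfrak m$. Let $F\in\mathfrak m$. Then $F|_C=c\in H^0(C,\mathcal O_C)=k$; as $F-c\in H^0(\mathcal I)\subset\mathfrak m$, $c=0$. So $\mathfrak m=H^0(\mathcal I)$. Suppose $F=(F_0,F_1)$ has order exactly $n\in\{1,2,3\}$ along $C$. By (3), as $n\le g$, its leading term is $\varphi x^n$ with $\varphi=\sum_{i=0}^n\varphi_iv^i\ne0$.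

**Step 2.** We compare the two charts one order further. Let $G=\sum_i\varphi_ix^{n-i}b^i$. It lies in the images of both $B_1$ (as $b=vx$) and $B_0$ (as $x=zb$), and $G=\varphi x^n$ in $A_{01}$. Then $F_1=G+r_1$, $F_0=G+r_0$ with $r_1\in x^{n+1}A_1$, $r_0\in b^{n+1}A_0$. From $\theta(x)=2bx$ and $\theta(b)=2b^2+x^3$,
$$\theta(x^{n-i}b^i)=2n\,b\,x^{n-i}b^i+i\,x^{n-i+3}b^{i-1},$$
so $\theta(G)\equiv2nbG=2nv\varphi x^{n+1}$ modulo $x^{n+2}$. Since $h\theta(r_1)$ and $(h\theta)^j(F_1)$, $j\ge2$, lie in $x^{n+2}A_{01}$, the equation $F_0=\Phi(F_1)$ gives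
$$r_0-r_1\equiv h\,\theta(G)\equiv2n\,h\,v\varphi\,x^{n+1}\pmod{x^{n+2}}.$$

**Step 3.** We read this as an obstruction in $H^1(C,H^{n+1})$. The coefficient of $x^{n+1}$ of $r_1$ lies in $E_1$, that of $r_0$ in $v^{n+1}E_0$. Dividing by $2n$,
$$v\bar h\varphi=\sum_{i=0}^n\varphi_i\,(Yv^{i-4}+\beta v^{i+4})\in E_1+v^{n+1}E_0.$$
The $v^{i+4}$ lie in $E_1$. Because $n\le3$ and $g\ge8$, we have $n+1-g\le-4\le i-4\le-1$. By (3) for $H^{n+1}$, the $Yv^{i-4}$ are independent modulo $E_1+v^{n+1}E_0$. So all $\varphi_i=0$, a contradiction. $\square$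

## 9. Every derivation of $R_\beta$ is nilpotent: Theorem A.1

Let $0\ne\varepsilon\in\operatorname{Der}_k(R)=\Gamma(U,\mathcal E^*)$, and let $T_{\mathfrak X}=\hat\Omega^*$.

**Step 1.** We extend $\varepsilon$ over $C$. It is a section of $T_{\mathfrak X}(nC)$ for some $n\in\mathbb Z$; take $n$ minimal, which exists by Krull as $\varepsilon\ne0$. If $n\ge0$, it gives a nonzero section of $T_{\mathfrak X}|_C\otimes N^n$, which is an extension of $N^{n+1}$ by $T_C\otimes N^n$. These have degrees $-2(n+1)<0$ and $2-2g-2n<0$, a contradiction. So $n\le-1$: $\varepsilon$ is induced by a derivation of $\mathcal O_{\mathfrak X}$ with $\varepsilon(\mathcal O_{\mathfrak X})\subset\mathcal I$. In particular $\varepsilon(R)\subset H^0(\mathcal I)=\mathfrak m$.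

**Step 2.** We isolate one scalar. Since $\varepsilon(fa)=f\varepsilon(a)+a\varepsilon(f)$ with $a\varepsilon(f)\in\mathcal I^2$ for $a\in\mathcal I$, $\varepsilon$ induces an $\mathcal O_C$-linear endomorphism of $\mathcal I/\mathcal I^2$, that is, multiplication by some $c\in k$. It acts on $\mathcal I^j/\mathcal I^{j+1}$ as $jc$.

**Step 3.** We show $c=0$. Suppose $c\ne0$. The connecting map $H^0(\mathcal I/\mathcal I^2)\to H^1(\mathcal I^2/\mathcal I^M)$ commutes with $\varepsilon$. On the source $\varepsilon$ acts as $c$; on the target, filtered by pieces coming from $H^1(\mathcal I^j/\mathcal I^{j+1})$, its eigenvalues are among $2c,\dots,(M-1)c$, all different from $c$. So the connecting map is $0$, and $H^0(\mathcal I/\mathcal I^M)\to H^0(\mathcal I/\mathcal I^2)$ is onto for all $M$. Inverse limits of finite-dimensional spaces are exact, so $H^0(\mathcal I)\to H^0(C,H)\ne0$ is onto. But $H^0(\mathcal I)=H^0(\mathcal I^4)$ maps to $0$, a contradiction.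

**Step 4.** We conclude. Since $c=0$, $\varepsilon(H^0(\mathcal I^j))\subset H^0(\mathcal I^{j+1})$ for $j\ge1$. As $\bigcap_jH^0(\mathcal I^j)=0$ and $R$ is complete, Chevalley's theorem gives $H^0(\mathcal I^j)\subset\mathfrak m^2$ for $j\gg0$. So $\varepsilon$ is nilpotent on $\mathfrak m/\mathfrak m^2$. (The derivation $0$ is trivially so.) If $R$ were quasihomogeneous, the Euler derivation would act on $\mathfrak m/\mathfrak m^2\ne0$ with positive eigenvalues, a contradiction. This proves Theorem A.1.

## 10. Logarithmic forms: $\theta(D^{**})\supseteq\mathfrak m$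

For $\omega=\alpha\wedge\alpha'$ write $i_\theta\omega=\theta(\alpha)\alpha'-\theta(\alpha')\alpha$.

**Step 1.** We build a Koszul-type resolution of the image of $\theta$. Let $\mathcal G=\hat\Omega(\log C)\otimes\mathcal I^2\subset\hat\Omega$. Let $\ell$ be a local equation of $C$, $(\ell,y)$ local coordinates, $\epsilon_1=d\ell/\ell$, $\epsilon_2=dy$; these generate $\hat\Omega(\log C)$, which is all of $\hat\Omega$ allowing a simple pole in the direction $d\ell$. Since $\theta$ takes values in $\ell^2\mathcal O$, $\theta(\epsilon_i)=\ell c_i$ with $c_i$ regular. On $U_0$ take $\ell=b$: $c_1=2+z^3b$ is a unit along $C$. At $p_\pm$ take $\ell=x$, $y=v$: $(c_1,c_2)=(2v,x)$, a regular sequence. So the image $\mathcal J$ of $\theta:\mathcal G\to\mathcal O_{\mathfrak X}$ is $\ell^3(c_1,c_2)$, and it contains $\mathcal I^4$. The kernel is generated by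
$$\ell^2(c_1\epsilon_2-c_2\epsilon_1)=\theta(\ell)\,dy-\theta(y)\,d\ell=i_\theta(d\ell\wedge dy).$$
With $\hat\Omega^2=\wedge^2\hat\Omega$, we have an exact sequence
$$0\to\hat\Omega^2\xrightarrow{\ i_\theta\ }\mathcal G\xrightarrow{\ \theta\ }\mathcal J\to0.\tag{5}$$

**Step 2.** We show $H^1(\mathfrak X,\hat\Omega^2)=0$. By adjunction $\hat\Omega^2|_C=K_C\otimes H$, so $\hat\Omega^2\otimes\mathcal I^j/\mathcal I^{j+1}=K_C\otimes H^{j+1}$. Its $H^1$ is dual to $H^0(C,H^{-(j+1)})=0$ for $j\ge0$. Now take $\omega\in\hat\Omega^2(U_{01})$. Since the $H^1$ of the $j$-th graded piece vanishes, the difference of suitable forms on $U_0$ and $U_1$ in $\mathcal I^j\hat\Omega^2$ removes the part of order $j$, successively for $j=0,1,2,\dots$. The corrections converge, so $\omega$ is a difference of forms on $U_0$ and $U_1$.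

**Step 3.** We take global sections of (5). By Lemma 2,
$$\mathfrak m=H^0(\mathcal I^4)\subset H^0(\mathcal J)=\theta(H^0(\mathcal G))\subset\theta(D^{**}).$$

It remains to decide whether $1\in\theta(D^{**})$.

## 11. A residue functional invisible to both charts

The obstruction to $1\in\theta(D^{**})$ will be a $2$-form on the overlap, modulo forms from the two charts, poles along $C$ allowed. We want a functional on such $2$-forms that kills those coming from each chart.

**The functional.** Every $\omega\in\hat\Omega^2_{A_{01}}[1/x]$ is uniquely $\sum_{i\ge-M}x^i\,dx\wedge\iota(\tau_i)$ with $\tau_i\in\Omega_{E_{01}/k}$. Put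
$$\rho(\omega)=\tau_{-1},\qquad \mathrm{Res}(\omega)=\operatorname{res}_{p_+}\tau_{-1}+\operatorname{res}_{p_-}\tau_{-1}.\tag{6}$$

**Change of parameter.** This shows that $\rho$ does not depend on $x$. If $x'=xw$ with $w\in E_{01}[[x]]^*$, then $\rho\big(\sum_ix'^i\,dx'\wedge\iota(\tau_i)\big)=\tau_{-1}$. Indeed $\iota(\Omega_{E_{01}})\wedge\iota(\Omega_{E_{01}})=0$, so only $\partial_xx'$ matters in $dx'$. For $i\ne-1$, $x'^i\partial_xx'=\partial_x(x'^{i+1})/(i+1)$ has no $x^{-1}$-term, and $\partial_xx'/x'=x^{-1}+w^{-1}\partial_xw$.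

**Lemma 3.**
(R1) $\mathrm{Res}(\omega_0)=0$ for $\omega_0\in\hat\Omega^2_{A_0}[1/b]$.
(R2) $\mathrm{Res}(\Phi\omega)=\mathrm{Res}(\omega)$ for $\omega\in\hat\Omega^2_{A_{01}}[1/x]$.
(R3) $\mathrm{Res}(\omega_1)=0$ for $\omega_1\in\hat\Omega^2_{A_1}[1/x]$.

**Proof of (R1).** Since $A_0=E_0[[b]]$, $\omega_0=\sum b^i\,db\wedge\iota(\tau'_i)$ with $\tau'_i\in\Omega_{E_0}$. Apply the change of parameter with $x'=b=vx$, where $v=\sigma(1+x/\sigma^2)^{1/2}$ is a unit: $\rho(\omega_0)=\tau'_{-1}$ is regular on $C\setminus\{p_\pm\}$. The sum of its residues at $p_\pm$ is $0$ by the residue theorem on $C$.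

**Proof of (R2).** $\Phi$ fixes $\iota(E_{01})$, and $\Phi(x)=x\cdot$unit; apply the change of parameter.

**Proof of (R3), expansions.** On $U_1$ there is no leaf coordinate, so we first relate expansions in $(v,x)$ and in $(\sigma,x)$ at $p=p_\pm$. Expansion at $p$ in the parameter $v$, renamed $\sigma$, embeds $E_{01}$ in $k((\sigma))$ and gives
$$\alpha:A_{01}=E_{01}[[x]]\to k((\sigma))[[x]].$$
At $p$, $(v,x)$ are formal coordinates of $\operatorname{Spec}B_1$, since $Y\ne0$ there. This gives $A_1\to k[[v,x]]$ with $Y\mapsto q(v^2-x)$, where $q\in k[[u]]$, $q^2=f$, $q(0)=Y(p)$. Let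
$$\gamma:k[[v,x]]\to k[[\sigma,\xi]]\subset k((\sigma))[[x]],\qquad v\mapsto\sigma(1+\xi)^{1/2},\quad x\mapsto\sigma^2\xi,$$
a local homomorphism of power series rings followed by the substitution $\xi=x/\sigma^2$, under which $\sum c_{mn}\sigma^m\xi^n$ becomes $\sum_n\big(\sum_mc_{mn}\sigma^{m-2n}\big)x^n$. So $\gamma(x)=x$ and $\gamma(v^j)=\sigma^j(1+x/\sigma^2)^{j/2}=\sum_l\binom{j/2}{l}\sigma^{j-2l}x^l$. The two maps
$$A_1\to A_{01}\xrightarrow{\alpha}k((\sigma))[[x]],\qquad A_1\to k[[v,x]]\xrightarrow{\gamma}k((\sigma))[[x]]$$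
agree. Both are $x$-adically continuous, so it suffices to compare them on $v,x,Y$. For $v,x$ this is clear, and $Y$ goes to $q(\sigma^2)$ both times, as $\gamma(v^2-x)=\sigma^2(1+\xi)-\sigma^2\xi=\sigma^2$.

**Proof of (R3), computation.** Invert $Y$, a unit near $p$, with $\alpha(Y)=q(\sigma^2)$ a unit. Then $\Omega_{B_1}$ is free on $dv,dx$, so $\omega_1=a\,dx\wedge dv$ with $a\in A_1[1/(xY)]$, which expands in $k[[v,x]][1/x]$ as $a=\sum_{n\ge-M,\,j\ge0}a_{nj}x^nv^j$. From $v^2=\sigma^2+x$ we have $2v\,dv=2\sigma\,d\sigma+dx$, so $dx\wedge dv=(\sigma/v)\,dx\wedge d\sigma$. Hence the expansion of $\rho(\omega_1)$ at $p$ is the $x^{-1}$-coefficient of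
$$\sum a_{nj}\,x^n\,\sigma\cdot\sigma^{j-1}(1+x/\sigma^2)^{(j-1)/2}\,d\sigma .$$
The term with $n=-1-l$, $l\ge0$, contributes $a_{nj}\binom{(j-1)/2}{l}\sigma^{j-2l}d\sigma$. It has a residue only if $j=2l-1$. As $j\ge0$, then $l\ge1$, and the coefficient is $\binom{l-1}{l}=0$. Only finitely many $l$ occur, and for each $l$ only one $j$ matters, so $\operatorname{res}_p\rho(\omega_1)=0$. $\square$

## 12. The cocycle of $1$ and its residue $-3\beta$: Theorem A.2

**Step 1.** We solve $\theta(\eta)=1$ on each chart, with poles. Let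
$$\eta_1=x^{-2}dv\in\hat\Omega_{A_1}[1/x],\qquad \eta_0=\frac{db}{\theta(b)}\in\hat\Omega_{A_0}[1/b].$$
The second is allowed, since $\theta(b)=b^2\cdot$unit. Then $\theta(\eta_1)=\theta(\eta_0)=1$. Put
$$\kappa=\Phi\eta_1-\eta_0,\qquad \omega=\frac{dx\wedge\kappa}{2vx^2}.\tag{7}$$
Since $\Phi$ commutes with $\theta$, $\theta(\kappa)=0$, and $\theta(x)=2vx^2$ gives $i_\theta\omega=\kappa$. Also $i_\theta$ is injective on $\hat\Omega^2_{A_{01}}[1/x]$, because $i_\theta(dx\wedge\iota(\tau))=2vx^2\iota(\tau)$.

**Step 2.** We turn membership in $\theta(D^{**})$ into a splitting problem for $\omega$.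

**Lemma 4.** For $F=(F_0,F_1)\in R$: $F\in\theta(D^{**})$ if and only if $F_0\omega=\omega_0-\Phi\omega_1$ for some $\omega_0\in\hat\Omega^2_{A_0}[1/b]$, $\omega_1\in\hat\Omega^2_{A_1}[1/x]$.

**Proof.** Suppose $\theta(\eta)=F$, where $\eta=(\eta^0,\eta^1)$ with $\eta^0=\Phi\eta^1$ as in (4). Then $\theta(\eta^j-F_j\eta_j)=0$, so with $\omega_j=\eta_j\wedge(\eta^j-F_j\eta_j)$ we get $i_\theta\omega_j=\eta^j-F_j\eta_j$. Hence
$$i_\theta(F_0\omega)=F_0\kappa=\Phi(F_1\eta_1)-F_0\eta_0=\Phi(\eta^1-i_\theta\omega_1)-(\eta^0-i_\theta\omega_0)=i_\theta(\omega_0-\Phi\omega_1),$$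
and $i_\theta$ is injective. Conversely, given such $\omega_j$, put $\eta^j=F_j\eta_j+i_\theta\omega_j$. Then
$$\Phi\eta^1=F_0(\eta_0+\kappa)+i_\theta\Phi\omega_1=F_0\eta_0+i_\theta(F_0\omega+\Phi\omega_1)=F_0\eta_0+i_\theta\omega_0=\eta^0,$$
so by (4) they form an element of $D^{**}$, and $\theta(\eta^j)=F_j$. $\square$

**Step 3.** We write everything in $dx$ and $d\sigma$. Using $dv=(dx+2\sigma\,d\sigma)/(2v)$, $\theta(b)=x^2(2v^2+x)$ and $db=v\,dx+x\,dv=\frac{(2v^2+x)\,dx+2x\sigma\,d\sigma}{2v}$,
$$\eta_1=\frac{dx}{2vx^2}+\frac{\sigma\,d\sigma}{vx^2},\qquad \eta_0=\frac{dx}{2vx^2}+\frac{\sigma\,d\sigma}{vx(2v^2+x)}.$$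

**Step 4.** We compute $\Phi\eta_1$. On forms $\Phi=\exp(L_{h\theta})$, with $L$ the Lie derivative: both sides are multiplicative, commute with $d$, and agree on functions. The series converges since $L_{h\theta}$ raises the $x$-order by at least $1$: it sends $a\,dx$ to $h\theta(a)\,dx+a\,d(2hvx^2)$ and kills $\iota(\Omega_{E_{01}})$, because $L_{h\theta}\iota(de)=d(h\theta(\iota e))=0$. As $\theta(\eta_1)=1$, $L_{h\theta}\eta_1=dh+hL_\theta\eta_1$, and
$$L_\theta\eta_1=i_\theta d\eta_1=i_\theta(-2x^{-3}dx\wedge dv)=-2x^{-1}(2v\,dv-dx)=-4\sigma x^{-1}d\sigma .$$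
Further applications of $L_{h\theta}$ kill $dh=\iota(d\bar h)$ and send $a\,d\sigma$ to $h\theta(a)\,d\sigma$, with $h,\sigma$ constant for $\theta$. So $L_{h\theta}^{j+1}\eta_1=-4\sigma h^{j+1}\theta^j(x^{-1})\,d\sigma$ for $j\ge1$. As $\theta(x^{-1})=-2v$, $\theta^2(x^{-1})=-2x^2$ and $\theta(x^2A_{01})\subset x^2A_{01}$,
$$\Phi\eta_1=\eta_1+\iota(d\bar h)-4\sigma\big(hx^{-1}-vh^2+q\big)d\sigma,\qquad q\in x^2A_{01}.\tag{8}$$

**Step 5.** We read off the $x^{-1}$-coefficient of $\omega=dx\wedge\kappa/(2vx^2)$, using $v^2=\sigma^2+x$.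

* From $\eta_1-\eta_0$: $\frac{\sigma}{2v^2x^4}-\frac{\sigma}{2v^2x^3(2v^2+x)}$ is homogeneous of degree $-9$ for $\deg x=2$, $\deg\sigma=\deg v=1$, so its $x^{-1}$-coefficient is a constant times $\sigma^{-7}$, and $\sigma^{-7}d\sigma$ has residue $0$.
* From $\iota(d\bar h)/(2vx^2)$: the coefficient of $x$ in $\frac1{2v}=\frac1{2\sigma}(1+x/\sigma^2)^{-1/2}$ is $-\frac14\sigma^{-3}$, giving $-\tfrac14\sigma^{-3}\iota(d\bar h)$.
* From $-4\sigma hx^{-1}/(2vx^2)=-2\sigma hv^{-1}x^{-3}$: the coefficient of $x^2$ in $v^{-1}$ is $\binom{-1/2}{2}\sigma^{-5}=\frac38\sigma^{-5}$, giving $-\tfrac34h\sigma^{-4}d\sigma$.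
* From $4\sigma vh^2/(2vx^2)=2\sigma h^2x^{-2}$: nothing, since $\sigma,h$ do not involve $x$. From the $q$-term: nothing, since $q/x^2$ has no pole.

Since $d(\bar hv^{-3})$ has no residue, $\operatorname{res}(v^{-3}d\bar h)=3\operatorname{res}(\bar hv^{-4}dv)$. So
$$\mathrm{Res}(\omega)=-\tfrac32\sum_{p_\pm}\operatorname{res}_{p_\pm}\big(\bar hv^{-4}dv\big)=-\tfrac32\sum_{p_\pm}\operatorname{res}_{p_\pm}\big((Yv^{-9}+\beta v^{-1})dv\big)=-3\beta,\tag{9}$$
because the $Y$-contributions at $p_+$ and $p_-$ cancel: $Y\mapsto-Y$ exchanges $p_\pm$ and fixes $v$.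

**Step 6.** We finish Theorem A.2. Let $\beta\ne0$. If $1\in\theta(D^{**})$, then $\omega=\omega_0-\Phi\omega_1$ by Lemma 4, so $\mathrm{Res}(\omega)=0$ by Lemma 3, contradicting (9). With Section 10, $\theta(D^{**})=\mathfrak m$. Lemma 1(c) gives $D_k(R)^{**}\simeq A$, while $R$ is not quasihomogeneous by Section 9. The conjecture is disproved. $\square$

## 13. The socle of $H^2_{\mathfrak m}(\omega_R)$ and $\beta=0$: Theorem A.3

Let $\beta=0$. Now $\mathrm{Res}(\omega)=0$, and we show that this forces $\omega$ to split.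

**Step 1.** We identify the module in which $\omega$ lives. Put
$$Q=\hat\Omega^2_{A_{01}}[1/x]\big/\big(\hat\Omega^2_{A_0}[1/b]+\Phi\hat\Omega^2_{A_1}[1/x]\big)=\varinjlim_nH^1(\mathfrak X,\hat\Omega^2(nC))=H^1(U,\wedge^2\mathcal E).$$
The second equality is the Čech computation on the two affine charts. The last holds because $H^1(\mathfrak X,\hat\Omega^2(nC))=H^1(X,\wedge^2\mathcal E(nC))$ and $U\to X$ is affine. By Lemma 1(c), $\Gamma(U,\wedge^2\mathcal E)\simeq\omega_R$, so $Q\cong H^2_{\mathfrak m}(\omega_R)$ is an injective hull of $k$ and has a one-dimensional socle. By Lemma 3, $\mathrm{Res}$ is defined on $Q$.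

**Step 2.** We show that $\mathrm{Res}$ is injective on the socle. The image $Q'$ of $x^{-1}\hat\Omega^2_{A_{01}}$ in $Q$ is killed by $\mathfrak m\subset H^0(\mathcal I)$: multiplication by $\mathfrak m$ lands in $\hat\Omega^2_{A_{01}}$, and $H^1(\mathfrak X,\hat\Omega^2)=0$. So $Q'$ lies in the socle. It contains the class of $x^{-1}dx\wedge\iota(v^{-1}dv)$, with $\mathrm{Res}=2\ne0$. Hence $Q'$ is the socle, and $\mathrm{Res}$ is injective on it.

**Step 3.** We conclude. By Section 10 every $F\in\mathfrak m$ lies in $\theta(D^{**})$, so $\mathfrak m[\omega]=0$ by Lemma 4, and $\mathrm{Res}(\omega)=0$ by (9). Hence $[\omega]=0$, and $1\in\theta(D^{**})$ by Lemma 4. So $\theta$ is onto $R$ and splits, and by Lemma 1(c) $D^{**}\simeq R\oplus\ker\theta\simeq R\oplus\omega_R$. $\square$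

## 14. From one nonzero eigenvalue to a positive grading: Theorem C

"Only if" is Section 5: there $p\circ d$ is the Euler derivation, with positive eigenvalues on $\mathfrak m/\mathfrak m^2$. For "if", let $\delta=p\circ d$, so $\delta(\mathfrak m)\subset\mathfrak m$; we use only this and the non-nilpotence of $\delta$ on $\mathfrak m/\mathfrak m^2$. Recall that all ideals of $R$ and of power series rings are closed.

**Step 1.** We grade $R$ by $\mathbb Z$. On the finite-dimensional algebras $R/\mathfrak m^n$ the semisimple part of $\delta$ is again a derivation (Humphreys, *Introduction to Lie Algebras*, 4.2 Lemma B), compatibly in $n$. Its eigenvalues lie in the subgroup $\Lambda\subset k$ generated by the eigenvalues $\lambda_i$ on $\mathfrak m/\mathfrak m^2$, because $\mathfrak m^j/\mathfrak m^{j+1}$ is a quotient of $\operatorname{Sym}^j(\mathfrak m/\mathfrak m^2)$. $\Lambda$ is finitely generated and torsion-free, and not all $\lambda_i$ are $0$. Choose a homomorphism $\Lambda\to\mathbb Z$ not killing all $\lambda_i$. This makes all $R/\mathfrak m^n$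 compatibly $\mathbb Z$-graded algebras. With $R_j=\varprojlim(R/\mathfrak m^n)_j$ we obtain closed subspaces $R_j\subset R$ with $R_iR_j\subset R_{i+j}$ such that every $F\in R$ is uniquely a convergent sum $\sum F_j$, $F_j\in R_j$. There is a derivation $\varepsilon$ of $R$ equal to $j$ on $R_j$, and $\ker\varepsilon=R_0$. Since $R/\mathfrak m$ has degree $0$, $R_j\subset\mathfrak m$ for $j\ne0$. Lifting a homogeneous basis of $\mathfrak m/\mathfrak m^2$, we get minimal generators $x_i\in R_{w_i}$ of $\mathfrak m$, not all $w_i=0$; so $\varepsilon\ne0$.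

**Step 2.** We treat the case $R_0\cap\mathfrak m=0$. If $0\ne F\in R_a$, $0\ne G\in R_{-c}$ with $a,c>0$, then $0\ne F^cG^a\in R_0\cap\mathfrak m$, a contradiction. Also $w_i=0$ would give $x_i\in R_0\cap\mathfrak m=0$. So all $w_i$ are nonzero of one sign, say positive. By uniqueness of components, the kernel $I$ of $P=k[[x_1,\dots,x_n]]\to R$ contains the weighted homogeneous components of each of its elements, which are polynomials. The ideal generated by these components is closed, so it is $I$. Thus $R$ is quasihomogeneous. From now on $R_0\cap\mathfrak m\ne0$.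

**Step 3.** We show that $R_0$ is a complete normal local Noetherian domain. The projection $F\mapsto F_0$ is $R_0$-linear, so $R_0$ is an $R_0$-direct summand of $R$, and $\mathfrak aR\cap R_0=\mathfrak a$ for ideals $\mathfrak a\subset R_0$. Hence $R_0$ is Noetherian. If $F\in R_0\setminus\mathfrak m$ and $FG=1$, then $F\varepsilon(G)=0$, so $G\in R_0$. So $R_0$ is local with maximal ideal $\mathfrak m_0=R_0\cap\mathfrak m$ and residue field $k$. An $\mathfrak m_0$-adic Cauchy sequence converges $\mathfrak m$-adically in the closed subspace $R_0$, and since $\mathfrak m_0^n=\mathfrak m_0^nR\cap R_0$ is closed, it converges $\mathfrak m_0$-adically. So $R_0$ is complete. It is normal, since an element of $\operatorname{Frac}R_0$ integral over $R_0$ lies in $R$ and is killed by the extension of $\varepsilon$ to $L$.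

**Step 4.** We show $R_0\cong k[[\pi]]$. Let $d=\dim R_0$; $d\ge1$ since $\mathfrak m_0\ne0$. The nonzero module $H^d_{\mathfrak m_0}(R_0)$ is a direct summand of $H^d_{\mathfrak m_0R}(R)$, so $d\le2$. If $d=2$, then $H^2_{\mathfrak m_0R}(R)\ne0$, and by the Hartshorne–Lichtenbaum theorem ($R$ is a complete local domain of dimension $2$) $\mathfrak m_0R$ is $\mathfrak m$-primary. Then $R$ is finite over $R_0$ (Matsumura, *Commutative Ring Theory*, Thm. 8.4), $L$ is algebraic over $\operatorname{Frac}R_0$, and $\varepsilon=0$, a contradiction. So $d=1$, and $R_0$ is a complete discrete valuation ring $k[[\pi]]$.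

**Step 5.** We set up the structure of the pieces $R_j$. Put $K_0=k((\pi))$. Each $R_j$ is finite over $R_0$: if $R_jR$ is generated by $y_1,\dots,y_m\in R_j$, then for $F=\sum r_iy_i\in R_j$ the degree-$j$ component gives $F=\sum(r_i)_0y_i$. Let $S=\sum_jR_j[\pi^{-1}]\subset L$. The sum is direct, since the summands lie in different eigenspaces of $\varepsilon$ (as $\varepsilon(\pi)=0$), and $S_0=K_0$. After a sign change some $R_j\ne0$ with $j>0$. We claim that there is a homogeneous $\mathsf t$, of degree $e>0$, with $S=K_0[\mathsf t^{\pm1}]$ or $S=K_0[\mathsf t]$.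

**Step 6.** We prove the claim if also $R_{-c}\ne0$ for some $c>0$. For $0\ne y\in S_a$, $a>0$, and $0\ne y'\in S_{-c}$ we have $0\ne y^cy'^a\in S_0=K_0$, so $y$ is a unit of $S$. Likewise for negative degrees. So all nonzero homogeneous elements of $S$ are units, and $S=K_0[\mathsf t^{\pm1}]$ with $\mathsf t$ homogeneous of minimal positive degree $e$.

**Step 7.** We prove the claim if $R_j=0$ for all $j<0$. Then $F\mapsto F_0$ is a ring homomorphism with kernel $\mathfrak r=\{F:F_0=0\}$ and $R/\mathfrak r=R_0$, so $\mathfrak r$ is a height-one prime. It is generated by homogeneous elements of positive degree, because the ideal these generate is closed. So there is a homogeneous $\mathsf t\in\mathfrak r$, of degree $e>0$, with $v_{\mathfrak r}(\mathsf t)=1$. Since $\varepsilon(R)\subset\mathfrak r$, also $\varepsilon(R_{\mathfrak r})\subset\mathfrak rR_{\mathfrak r}$ by the quotient rule. As $\pi\notin\mathfrak r$, $K_0\subset R_{\mathfrak r}$ maps isomorphically to the residue field $\operatorname{Frac}(R/\mathfrak r)$. For $0\ne F\in R_j$ with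 $n=v_{\mathfrak r}(F)$, the unit $y=F\mathsf t^{-n}$ of $R_{\mathfrak r}$ satisfies $\varepsilon(y)=(j-ne)y\in\mathfrak rR_{\mathfrak r}$, so $j=ne$. If $c\in K_0$ has the same residue as $y$, then for suitable $r$ the element $\pi^r(F-c\mathsf t^n)$ lies in $R_j$ and has $v_{\mathfrak r}>n=j/e$, hence is $0$. So $F=c\mathsf t^n$ and $S=K_0[\mathsf t]$.

**Step 8.** We make the grading positive. Every nonzero $R_j$ is a finitely generated $R_0$-submodule of some $K_0\mathsf t^\nu$, $j=e\nu$, so $R_{e\nu}=\pi^{a(\nu)}k[[\pi]]\,\mathsf t^\nu$. Multiplying the $x_i$ by units of $R_0$, we may take $x_i=\pi^{\alpha_i}\mathsf t^{\nu_i}$; put $q_i=(\alpha_i,\nu_i)\in\mathbb Z^2$. There is no relation $\sum n_iq_i=0$ with $n_i\in\mathbb N$ not all $0$, since it would give $\prod x_i^{n_i}=1$ with $x_i\in\mathfrak m$. By Gordan's theorem there is a linear $\lambda:\mathbb Z^2\to\mathbb Z$ with $\lambda(q_i)>0$ for all $i$.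

**Step 9.** We show that the kernel of $P=k[[x_1,\dots,x_n]]\to R$ is homogeneous for the $\mathbb Z^2$-degree. Give $x_i$ the degree $q_i$ and decompose $F\in P$ as $F=\sum_{q\in\mathbb Z^2}F_q$; the $F_q$ are polynomials, as $\lambda(q_i)>0$. For $q=(\alpha,\nu)$, $F_q$ maps to $c_q\pi^\alpha\mathsf t^\nu\in R_{e\nu}$ with $c_q\in k$, and $c_q\ne0$ only if $\alpha\ge a(\nu)$. The component in $R_{e\nu}$ of the image of $F$ is the $\mathfrak m$-adic sum of the $c_{(\alpha,\nu)}\pi^\alpha\mathsf t^\nu$ over $\alpha$. This sum also converges $\pi$-adically in $\pi^{a(\nu)}k[[\pi]]\mathsf t^\nu$, and the two limits agree since $\pi\in\mathfrak m$. So the component is $\big(\sum_\alpha c_{(\alpha,\nu)}\pi^\alpha\big)\mathsf t^\nu$, which is zero if and only if all $c_{(\alpha,\nu)}=0$. Hence $F$ lies in the kernel if and only if all $F_q$ do. As in Step 2, the kernel is generated by such polynomials $F_q$, which are weighted homogeneous for the positive weights $\lambda(q_i)$. So $R$ is quasihomogeneous.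

**Step 10.** We prove the last statement of Theorem C. Let $D\to D^{**}$ be onto. If $A\simeq D^{**}$, take $p:D^{**}\to R$ with image $\mathfrak m$ (Lemma 1(c)). Since $D$ is generated by the $dx_i$, the elements $(p\circ d)(x_i)$ generate $\mathfrak m$. So $p\circ d$ induces a surjective, hence non-nilpotent, endomorphism of $\mathfrak m/\mathfrak m^2\ne0$, and $R$ is quasihomogeneous by the first part. The other implication is Theorem B. $\square$
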